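# Stopping after an unheard knock: infinite games whose outcome is monitored but which have no value

## 1. Closed and open win sets

Let $\mathcal A$ be a finite set of moves with at least two elements. Two players alternate: Player I moves at stages $0,2,4,\dots$ and Player II moves at stages $1,3,5,\dots$. A *history* is an element of $T=\bigcup_{n\ge0}\mathcal A^n$, and a *play* is an infinite sequence $\langle a_0,a_1,\dots\rangle\in\mathcal A^{\mathbb N}$. A *win set* is a Borel set $W\subseteq\mathcal A^{\mathbb N}$, for the product of the discrete topologies. Player I wins if the play lies in $W$, and otherwise Player II wins.

In this topology, a set is open if membership of a play, when true, is certified by a finite prefix. It is closed if non-membership is so certified. It is clopen if, for example, it depends on finitely many coordinates. An $F_\sigma$ set is a countable union of closed sets, and its complement is a $G_\delta$ set. For instance, with $\mathcal A=\{0,1\}$, "some move is $1$" is open, "no move is $1$" is closed, and "only finitely many moves are $1$" is $F_\sigma$.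

**Information.** The players do not see everything. For each $n$ a partition $P_n$ of $\mathcal A^n$ is given, and the player who moves at stage $n$ is told only which element of $P_n$ contains the current history. I call what she is told her *view*. The information is deterministic: the view is a function of the history. A strategy is a *behavior strategy*: at each stage where the player moves, it assigns to each element of $P_n$ a probability distribution on $\mathcal A$.

**Perfect recall.** Each player always remembers the moves she selected and the information she received. Formally, if a player moves at stages $m<n$ and two histories of length $n$ lie in the same element of $P_n$, then their length-$m$ prefixes lie in the same element of $P_m$, and their moves at stage $m$ agree. For example, perfect recall holds if each player is told exactly her own past moves. It fails if every $P_n$ has a single element, since then a player forgets her own first move.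

**Value.** Strategies $\sigma$ of I and $\tau$ of II induce a distribution $\mathbf P_{\sigma,\tau}$ on plays. Put
$$\underline v=\sup_\sigma\inf_\tau\mathbf P_{\sigma,\tau}(W),\qquad \overline v=\inf_\tau\sup_\sigma\mathbf P_{\sigma,\tau}(W).$$
Always $\underline v\le\overline v$. The game *has a value* if they are equal. In $\underline v$, Player II knows I's strategy when he chooses his own. In $\overline v$ it is the other way round.

We begin with the win sets for which everything works.

**Theorem 1.** If $W$ is open or closed, the game has a value for every deterministic information structure with perfect recall, with no monitoring assumption.

The proof uses two textbook facts about a *finite* two-person zero-sum game in extensive form. Von Neumann's minimax theorem gives a value and optimal strategies among mixed strategies, that is, probability distributions on pure strategies. Kuhn's theorem (Kuhn, *Extensive games and the problem of information*, 1953) says that under perfect recall every mixed strategy can be replaced by a behavior strategy that gives the same distribution of plays against every strategy of the opponent. Conversely, a behavior strategy is realized by a mixed one, drawing a move independently at each information set. So under perfect recall a finite game has a value, and optimal strategies, among behavior strategies.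

*Proof.* **Step 1: reduce to one closed set.** The purpose is to treat open and closed sets together. Call the players $X$ and $Y$ in either order, and let $C$ be a closed set in which $X$ wins. I will show
$$\sup_x\inf_y\mathbf P_{x,y}(C)=\inf_y\sup_x\mathbf P_{x,y}(C),$$
where $x,y$ range over the strategies of $X$ and $Y$, without using who moves when. If $W$ is closed, take $X=\mathrm{I}$ and $C=W$. If $W$ is open, take $X=\mathrm{II}$ and $C$ the complement of $W$. Since $\mathbf P(C)=1-\mathbf P(W)$, the identity then reads $1-\overline v=1-\underline v$.

**Step 2: approximate from outside by finite games.** Let $C_n$ be the set of plays whose length-$n$ prefix is a prefix of some element of $C$. The sets $C_n$ decrease, and $\bigcap_nC_n=C$ because $C$ is closed. The game with win set $C_n$ for $X$ is decided after $n$ stages, so it is a finite game with perfect recall. It has a value $v_n$, and $X$ has an optimal behavior strategy. Since $C_{n+1}\subseteq C_n$, the numbers $v_n$ decrease. Put $v=\inf_nv_n$. Since $C\subseteq C_n$, we get $\inf_y\sup_x\mathbf P_{x,y}(C)\le v_n$ for every $n$, hence $\inf_y\sup_x\mathbf P_{x,y}(C)\le v$.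

**Step 3: find one strategy of $X$ that is good for all $n$.** Let
$$\Sigma_n=\{x:\ \mathbf P_{x,y}(C_n)\ge v\ \text{ for all }y\}.$$
The set of behavior strategies of $X$ is a countable product of simplices, hence compact and metrizable. For fixed $y$ the map $x\mapsto\mathbf P_{x,y}(C_n)$ is a polynomial in finitely many coordinates, hence continuous, so $\Sigma_n$ is closed and therefore compact. It is nonempty, since it contains every strategy that is optimal for $C_n$ (as $v_n\ge v$). And $\Sigma_{n+1}\subseteq\Sigma_n$ because $C_{n+1}\subseteq C_n$. By compactness there is $x^*\in\bigcap_n\Sigma_n$.

**Step 4: pass to the limit.** For every $y$, since $C_n\downarrow C$,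
$$\mathbf P_{x^*,y}(C)=\lim_n\mathbf P_{x^*,y}(C_n)\ge v .$$
So $\sup_x\inf_y\mathbf P_{x,y}(C)\ge v\ge\inf_y\sup_x\mathbf P_{x,y}(C)$. The opposite inequality always holds. $\blacksquare$

What changes for a general Borel set $W$? In Step 4 we need $W=\bigcap_nC_n$, which says exactly that $W$ is closed. The next section shows that this is a real obstacle, in a game one can compute by hand.

## 2. A blind stopping game, and two kinds of monitoring

**The one-knock game.** Let $\mathcal A=\{0,1\}$. Round $r=1,2,\dots$ has two stages: I plays $s_r$, then II plays $d_r$. Let $\rho=\min\{r:s_r=1\}$ be the round in which I stops, and $\kappa=\min\{r:d_r=1\}$ the round in which II knocks, each $\infty$ if there is no such $r$. Player I wants to stop after the knock, or never to stop if no knock comes: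
$$W_1=\{\kappa<\rho<\infty\}\cup\{\kappa=\rho=\infty\}.$$
The first set is open, since it is decided at the end of round $\rho$. The second is the single play $\langle0,0,\dots\rangle$ together with all plays whose two players never play $1$, that is, exactly this one play, so it is closed. Hence $W_1$ is $F_\sigma$.

Let the game be *blind*: each player is told only her own past moves. Then $\rho$ and $\kappa$ are independent, and
$$\mathbf P(W_1)=\mathbf P(\kappa<\rho<\infty)+\mathbf P(\kappa=\infty)\,\mathbf P(\rho=\infty).$$

*Lower value.* Given the law of $\rho$ and $\varepsilon>0$, choose $k$ with $\mathbf P(k<\rho<\infty)\le\varepsilon$ and let II knock in round $k$. Then I wins with probability at most $\varepsilon$. So $\underline v=0$.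

*Upper value.* Given the law of $\kappa$, put $c=\mathbf P(\kappa<\infty)$. Stopping in round $n$ wins with probability $\mathbf P(\kappa<n)\to c$, and never stopping wins with probability $1-c$. By the displayed formula the supremum of I's winning probability is $\max(c,1-c)$. Player II minimizes it by taking $c=\frac12$, for example by knocking in round $1$ with probability $\frac12$ and otherwise never. So $\overline v=\frac12$.

The method of Theorem 1 loses sight of this game. The sets $C_n$ built from $W_1$ decrease to the closure of $W_1$, which is $\{\kappa<\rho\}\cup\{\kappa=\rho=\infty\}$: it contains in addition the plays with $\kappa<\infty$ and $\rho=\infty$, because one may insert a stop in a very late round. For the closure, Player I wins always, by never stopping, so the outer approximation gives $1$. Approximating from inside by the closed sets $\{\kappa<\rho\le m\}\cup\{\kappa=\rho=\infty\}$ gives value $0$ for each $m$, since II can knock in round $m$. Neither number is $\overline v=\frac12$.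

Of course the blind game is unfair to its players: they may never find out who won. Two conditions exclude this to different degrees.

**Eventual perfect monitoring.** At time $\infty$ the players know the realized play: for each player and every two distinct plays $p\ne q$, there is a stage $n$ at which that player moves such that the length-$n$ prefixes of $p$ and $q$ lie in different elements of $P_n$.

**Eventual monitoring of the outcome.** The same is required only for pairs with a different outcome: for each player and every $p\in W$, $q\notin W$, there is a stage $n$ at which that player moves such that the length-$n$ prefixes of $p$ and $q$ lie in different elements of $P_n$.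

For an example that separates them, let $W$ depend only on the moves at stages $0$ and $1$, let both players be told these two moves from stage $2$ on, and let each player otherwise be told only her own past moves. The outcome is monitored. But two plays that differ only in II's move at stage $3$ are never distinguished by I. The blind one-knock game fails even monitoring of the outcome: I cannot tell $\langle0,0,0,\dots\rangle\in W_1$ from $\langle0,1,0,0,\dots\rangle\notin W_1$.

A theorem of Shmaya (2011) says that under eventual perfect monitoring the game has a value for every Borel win set. The question of these notes is whether monitoring of the outcome is enough: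

*Does every game with a Borel win set, a deterministic information structure with perfect recall, and eventual monitoring of the outcome satisfy $\underline v=\overline v$?*

The answer is no, already at the first level of the Borel hierarchy beyond Theorem 1, and with the largest possible gap.

**Theorem 2.** For every finite $\mathcal A$ with $|\mathcal A|\ge2$ there is a game with a deterministic information structure, perfect recall and eventual monitoring of the outcome, with $W$ an $F_\sigma$ set, such that $\underline v=0$ and $\overline v=1$.

**Theorem 3.** For all $0\le\alpha\le\beta\le1$ there is such a game, with $W$ an $F_\sigma$ set, having $\underline v=\alpha$ and $\overline v=\beta$.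

## 3. Why a single knock cannot work

The sensible first attempt is to keep the win set $W_1$ and to add just enough information to monitor the outcome. This fails whatever information one adds.

**Proposition 4.** Take the win set $W_1$ with any deterministic information structure with perfect recall for which Player I satisfies her part of eventual monitoring of the outcome. Then Player I has a strategy that wins surely, so the value is $1$.

*Proof.* Let $o=\langle0,0,\dots\rangle\in W_1$. Player I plays $0$ as long as her view equals the view she would have along $o$. At her first stage $n$ where it differs, she plays $1$. (By perfect recall she knows at later stages that this happened, and her later moves do not matter.)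

If such a stage occurs, the history at that moment is not a prefix of $o$. All her own moves were $0$, so II has played $1$ in an earlier round. She stops now, so $\kappa<\rho<\infty$ and she wins. If no such stage occurs, then she never distinguishes the realized play from $o$. Since $o\in W_1$, monitoring puts the realized play in $W_1$ too. $\blacksquare$

The point of failure is precise. When I does not stop, the outcome depends on whether II knocked, so I must learn of a knock at some finite time. At that time the news is useful to her: she stops and wins. We therefore need two things at once. What I hears must let her reconstruct the outcome in the limit, and at the moment she hears it, it must not tell her that stopping is good.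

The way out is to demand *infinitely many* knocks, of which only some are heard, and to reward I for stopping when the latest knock was *not* heard. A heard knock tells her that stopping right now is bad. An unheard knock is invisible to her. If she never stops, the outcome depends on whether infinitely many knocks were heard, and this she can count. Whether a knock is heard must not be under the control of either player, and this calls for one more device.

**Jointly controlled lottery.** I picks a bit $u$, then II picks a bit $w$ without being told $u$. If I's bit is uniform and II's choice is independent of it, then $\mathbf P(u=w)=\frac12$ whatever II does. If II's bit is uniform and independent of $u$, then again $\mathbf P(u=w)=\frac12$ whatever I does. With $b$ such pairs, either player alone can force the probability that all $b$ pairs match to be exactly $2^{-b}$. For example, if II always plays $w=0$ in two pairs and I's bits are uniform, then both pairs match exactly when $u_1=u_2=0$, with probability $\frac14$.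

We let the $j$-th knock be heard with probability $2^{-b_j}$. Two requirements fix the rate. If I never stops, II should win by knocking forever, so infinitely many knocks should be heard, and we want $\sum_j2^{-b_j}=\infty$. If I stops late against an II who keeps knocking, the last knock should very probably be unheard, so we want $2^{-b_j}\to0$. A rate of order $1/j$ does both.

## 4. The game $\Gamma$

Fix $a_0\ne a_1$ in $\mathcal A$ and a map $\mathrm{bit}:\mathcal A\to\{0,1\}$ with $\mathrm{bit}(a_0)=0$ and $\mathrm{bit}(a_1)=1$. "Choosing a uniform bit" means playing $a_0$ or $a_1$ with probability $\frac12$ each.

**Rounds.** The stages are grouped into rounds $r=1,2,\dots$. Round $r$ has $2+2r$ stages, whose moves have bits, in order,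
$$s_r\ (\mathrm I),\quad d_r\ (\mathrm{II}),\quad u_{r,1}\ (\mathrm I),\ w_{r,1}\ (\mathrm{II}),\ \dots,\ u_{r,r}\ (\mathrm I),\ w_{r,r}\ (\mathrm{II}).$$
Rounds have even length, so I moves at even stages and II at odd stages, as required.

Player I *stops* in round $\rho=\min\{r:s_r=1\}$, with $\rho=\infty$ if there is no such $r$. Player II *knocks* in round $r$ if $d_r=1$. Let $b_j=\lceil\log_2(j+1)\rceil$. Then $j+1\le2^{b_j}<2(j+1)$, that is,
$$\frac1{2(j+1)}<2^{-b_j}\le\frac1{j+1},\tag{1}$$
and $1\le b_j\le j$ because $j+1\le2^j$. The $j$-th knock occurs in some round $r\ge j\ge b_j$, so that round has at least $b_j$ pairs. The $j$-th knock is *heard* if $u_{r,i}=w_{r,i}$ for all $i\le b_j$. Put $h_r=1$ if there is a heard knock in round $r$, and $h_r=0$ otherwise, in particular if there is no knock in round $r$.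

**Win set.** If $\rho<\infty$, the play is in $W$ if and only if there is at least one knock in rounds $<\rho$ and the last knock in rounds $<\rho$ is not heard. If $\rho=\infty$, the play is in $W$ if and only if only finitely many knocks are heard.

**Information.** The player who moves in round $r$ has the following view.

- If I stopped in some round $<r$ (a completed round), the view of either player is the whole history.
- Otherwise, I's view consists of her own past moves and $h_1,\dots,h_{r-1}$.
- Otherwise, II's view consists of his own past moves, the bits $s_1,\dots,s_r$, and the bits $h_{r'}$ for all $r'<\kappa_r$. Here $\kappa_r$ is the largest $k<r$ with $d_k=1$. If there is no such $k$, he is told no $h$-bits.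

$P_n$ is the partition of $\mathcal A^n$ by equality of the mover's view.

So I learns at once which knocks are heard, but she cannot tell an unheard knock from no knock. Player II learns whether a knock was heard only after he has knocked *again*.

Here is a sample play. In round $1$: $s_1=0$, $d_1=1$, $u_{1,1}=w_{1,1}=0$. Since $b_1=1$, the first knock is heard, $h_1=1$. In round $2$: $s_2=0$, $d_2=1$, $(u_{2,1},u_{2,2})=(0,1)$, $(w_{2,1},w_{2,2})=(0,0)$. Since $b_2=2$ and the second pair differs, the second knock is not heard, $h_2=0$. In round $3$: $s_3=1$, so $\rho=3$, and I wins because the last knock before round $3$ is unheard. When she stopped, I knew $h_1=1$ and $h_2=0$, but not that there was a second knock. In round $2$ we have $\kappa_2=1$, so II was told no $h$-bit. In round $3$ we have $\kappa_3=2$, so he was told $h_1$, but not $h_2$. Had I stopped in round $2$ instead, she would have lost, since the first knock was heard.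

**Lemma 5.** The set $W$ is $F_\sigma$, the information structure has perfect recall, and it satisfies eventual monitoring of the outcome.

*Proof.* **Step 1: complexity of $W$.** The bit $h_r$ and the event $\{\rho=r\}$ depend only on the moves in rounds $\le r$. Hence the part of $W$ with $\rho<\infty$ is a union over $r$ of clopen sets, so it is open, and open sets in $\mathcal A^{\mathbb N}$ are $F_\sigma$ because they are countable unions of clopen cylinders. The part with $\rho=\infty$ is the closed set $\{\rho=\infty\}$ intersected with the $F_\sigma$ set $\bigcup_N\bigcap_{r>N}\{h_r=0\}$. So $W$ is $F_\sigma$.

**Step 2: perfect recall.** We must see that a later view determines the same player's earlier views and moves. A whole history determines everything. Also, both players know whether I stopped in a completed round: I from her own moves, II from the $s$-bits. So whole-history views are never confused with the others. Suppose then that the later view, in round $r$, is not a whole history, so that I did not stop before round $r$. At an earlier stage, in a round $r'\le r$, the view was not a whole history either. For I it consisted of fewer of her own moves and of $h_1,\dots,h_{r'-1}$, all of which are in the later view. For II it consisted of fewer of his own moves, of $s_1,\dots,s_{r'}$, and of the $h$-bits of rounds before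 $\kappa_{r'}$. The number $\kappa_{r'}$ is determined by his own moves, and $\kappa_{r'}\le\kappa_r$, so these bits are in the later view.

**Step 3: I monitors the outcome.** Let $p\in W$ and $q\notin W$, and suppose that I's views coincide in $p$ and $q$ at all her stages. Her moves coincide, so $\rho(p)=\rho(q)$. If $\rho<\infty$, her views after round $\rho$ are whole histories, so $p=q$, a contradiction. If $\rho=\infty$, then $h_r(p)=h_r(q)$ for all $r$. So the numbers of heard knocks agree, and $p$ and $q$ have the same outcome, a contradiction.

**Step 4: II monitors the outcome.** Again let $p\in W$, $q\notin W$, and let II's views coincide at all his stages. He is told $s_1,s_2,\dots$ as long as I has not stopped, and in any case can recover $\rho$, so $\rho(p)=\rho(q)$. If $\rho<\infty$, then $p=q$ as before. Let $\rho=\infty$. His moves coincide, so $p$ and $q$ have knocks in the same rounds. Since $q\notin W$, infinitely many knocks are heard in $q$, so $q$ has infinitely many knocks, and so does $p$. Hence $\kappa_r\to\infty$, and II is eventually told every bit $h_{r'}$. These bits agree in $p$ and $q$, so the outcomes agree, a contradiction. $\blacksquare$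

Step 4 is where the delay costs nothing: if II stops knocking, he may miss the last bits, but then only finitely many knocks are heard, and with $\rho=\infty$ he has lost anyway.

## 5. Player II knocks when the stopping probability is exhausted: $\underline v=0$

**Proposition 6.** In $\Gamma$, for every strategy $\sigma$ of I and every $\varepsilon>0$ there is a strategy of II against which I wins with probability at most $\varepsilon$. Hence $\underline v=0$.

In the blind game, II knocked at a time after which I would hardly stop any more. Here I reacts to what she hears, and II must knock infinitely often. The point is that an unheard knock is invisible. Until the next knock, I behaves after an unheard $j$-th knock exactly as she would if only the first $j-1$ knocks had been made. So II times his $j$-th knock by looking at the world with $j-1$ knocks.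

*Proof.* Fix $\sigma$ and $\varepsilon>0$.

**Step 1: put all knocking schedules on one probability space.** For a finite or infinite increasing sequence $k=(k_1<k_2<\dots)$ of rounds, let $\tau_k$ be the strategy of II that knocks exactly in the rounds $k_1,k_2,\dots$ (at $d$-stages it plays $a_1$ there and $a_0$ elsewhere), chooses all $w_{r,i}$ as independent uniform bits, and ignores all signals. Take independent uniform bits $w_{r,i}$ and, independently of them, independent uniform $[0,1]$ variables $\xi_n$. A behavior strategy can be realized by letting I's move at stage $n$ be $F_n(\text{view},\xi_n)$, where $F_n(\text{view},\cdot)$ cuts $[0,1]$ into intervals whose lengths are the probabilities prescribed by $\sigma$. So for every $k$ the variables $w$ and $\xi$ define a play $\pi_k$ with law $\mathbf P_{\sigma,\tau_k}$. Let $\rho_k$ be its stopping round.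

**Step 2: choose the knocking rounds.** Write $k^{(j)}=(k_1,\dots,k_j)$, with $k^{(0)}=\emptyset$ and $k_0=0$. Choose inductively $k_j>k_{j-1}$ such that
$$\mathbf P\big(k_j<\rho_{k^{(j-1)}}<\infty\big)\le\varepsilon2^{-j}.\tag{2}$$
This is possible because the events $\{m<\rho_{k^{(j-1)}}<\infty\}$ decrease to $\emptyset$ as $m\to\infty$. Let $k=(k_1,k_2,\dots)$ be the resulting infinite sequence. For instance, if $\sigma$ always stops in round $10$, then $k_1=10$ satisfies (2), and I loses because she stops before any earlier round has a knock.

**Step 3: compare $\pi_k$ with the world of $j-1$ knocks.** Let $E_j$ be the event that in $\pi_k$ we have $k_j<\rho_k\le k_{j+1}$ and the knock in round $k_j$ is not heard. I claim that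
$$E_j\subseteq\{k_j<\rho_{k^{(j-1)}}<\infty\}.\tag{3}$$
On $E_j$, let us show by induction on stages that I's moves in $\pi_k$ and $\pi_{k^{(j-1)}}$ coincide in all rounds $r\le\rho_k$. Consider a stage of I in such a round $r$. In $\pi_k$ no stopping round has been completed, since $r\le\rho_k$. In $\pi_{k^{(j-1)}}$ none has been completed either, since by induction the $s$-bits of earlier rounds agree. So in both plays her view consists of her own past moves, which agree by induction, and the bits $h_{r'}$ with $r'<r$. These bits agree, as we check in three ranges.

- For $r'<k_j$, the two plays have the same knocks with the same indices. The $u$'s agree by induction, and the $w$'s agree by the coupling.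
- For $r'=k_j$, the bit is $0$ in $\pi_k$ because the knock is not heard, and $0$ in $\pi_{k^{(j-1)}}$ because there is no knock.
- For $k_j<r'<r\le k_{j+1}$, there is no knock in round $r'$ in either play.

So the views agree. Both plays use the same $\xi_n$, so I's moves agree. Therefore $\rho_{k^{(j-1)}}=\rho_k\in(k_j,k_{j+1}]$, which proves (3).

**Step 4: I rarely wins by stopping.** Suppose $\rho_k<\infty$ and $\pi_k\in W$. Then some knock precedes round $\rho_k$, and the last such knock, in a round $k_j$ with $k_j<\rho_k\le k_{j+1}$, is not heard. So some $E_j$ occurs. By (3) and (2), this has probability at most $\sum_{j\ge1}\varepsilon2^{-j}=\varepsilon$.

**Step 5: I almost never wins by not stopping.** Under $\tau_k$ there are infinitely many knocks. The history that precedes $w_{k_j,i}$ is a function of the $\xi$'s and of earlier $w$'s, and it includes $u_{k_j,i}$. So $w_{k_j,i}$ is uniform conditionally on that history, and it matches $u_{k_j,i}$ with conditional probability $\frac12$. Multiplying over $i\le b_j$, conditionally on the history before round $k_j$ the $j$-th knock is heard with probability exactly $2^{-b_j}$. This conditional probability is a constant, and whether earlier knocks were heard is determined by that history. Hence the events "the $j$-th knock is heard" are independent, with probabilities $2^{-b_j}>\frac1{2(j+1)}$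 by (1), whose sum diverges. The second Borel–Cantelli lemma (independent events with divergent sum of probabilities occur infinitely often almost surely) shows that infinitely many knocks are heard almost surely. So $\mathbf P(\rho_k=\infty,\ \pi_k\in W)=0$.

Steps 4 and 5 give $\mathbf P_{\sigma,\tau_k}(W)\le\varepsilon$. Since $\sigma$ and $\varepsilon$ were arbitrary, $\underline v=0$. $\blacksquare$

## 6. Player I stops late: $\overline v=1$

Now II's strategy $\tau$ is known to I. Two simple cases show what to aim for. If $\tau$ never knocks, I wins by never stopping. If $\tau$ knocks in every round, let I choose uniform $u$-bits and stop in a fixed round $n\ge2$. The last knock before round $n$ is the knock number $n-1$, which is heard with probability $2^{-b_{n-1}}\le\frac1n$, so she wins with probability at least $1-\frac1n$. In general I must decide whether II is going to give up knocking or not, and she uses the number of heard knocks so far for this decision.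

The danger is that II arranges his knocks so that, at most times, the latest knock was a heard one. If II were told at once whether a knock was heard, he could knock in every round until the first heard knock and then pause. Infinitely many attempts with probabilities (1) produce a heard knock almost surely, so with this behavior the last knock before a late round $n$ would be heard with probability close to $1$, although each single knock is unlikely to be heard. The delay in II's information is there to exclude this: he must fix the time of knock $j+1$ before he knows whether knock $j$ was heard.

**Setup.** Fix a strategy $\tau$ of II. Let $\sigma_\infty$ be the strategy of I that never stops (it plays $a_0$ at all $s$-stages) and chooses all $u_{r,i}$ as independent uniform bits. Realize $(\sigma_\infty,\tau)$ on a probability space with independent uniform bits $u=(u_{r,i})$ and an independent family $\eta=(\eta_n)$ of independent uniform $[0,1]$ variables, where II's move at stage $n$ is a function of his view and $\eta_n$. Let $T_j$ be the round of the $j$-th knock, with $T_j=\infty$ if there is none. Let $X_j=1$ if $T_j<\infty$ and the $j$-th knock is heard, and $X_j=0$ otherwise. Let $\mathcal F_j$ be the $\sigma$-field generated by $\eta,X_1,\dots,X_j$, with $\mathcal F_0$ generated by $\eta$.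

**Lemma 7.** For every $j\ge1$, both $T_j$ and $T_{j+1}$ are $\mathcal F_{j-1}$-measurable, and
$$\mathbf P(X_j=1\mid\mathcal F_{j-1})=2^{-b_j}\quad\text{on }\{T_j<\infty\}.$$

*Proof.* **Step 1: what II knows when.** We show that II's moves in all rounds $\le T_{j+1}$, and $T_{j+1}$ itself, are functions of $\eta,X_1,\dots,X_{j-1}$. Recall that all $s$-bits are $0$ here.

In rounds $r\le T_1$ no earlier round has a knock, so II has been told no $h$-bits. His view is his own past moves and zeros, so by recursion over stages his moves in these rounds, and $T_1$, are functions of $\eta$ alone.

Now let $j\ge1$, and suppose that $T_j$ and II's moves in all rounds $\le T_j$ are functions of $\eta$ and $X_1,\dots,X_{j-2}$ (of $\eta$ alone if $j\le2$). If $T_j=\infty$, then $T_{j+1}=\infty$ and there is nothing more to describe. Otherwise, in rounds $T_j<r\le T_{j+1}$ we have $\kappa_r=T_j$. So II has been told exactly the bits $h_{r'}$ with $r'<T_j$. Such a bit is $X_i$ if $r'=T_i$ with $i<j$, and it is $0$ if round $r'$ has no knock. Hence his view in these rounds is a function of his own past moves and of $X_1,\dots,X_{j-1}$. By recursion over stages, his moves in these rounds, and $T_{j+1}$, are functions of $\eta,X_1,\dots,X_{j-1}$. This completes the induction.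

In particular $T_{j+1}$ is $\mathcal F_{j-1}$-measurable. By the same statement for the preceding index, $T_j$ is $\mathcal F_{j-2}$-measurable if $j\ge2$, and $T_1$ is $\mathcal F_0$-measurable. So $T_j$ is $\mathcal F_{j-1}$-measurable too.

**Step 2: the lottery in the round of the $j$-th knock.** Fix $t$ and let $\mathcal H_t$ be the $\sigma$-field generated by $\eta$ and all $u_{r,i}$ with $r<t$. II's view at any stage of round $t$ involves only his own past moves and bits $h_{r'}$ with $r'<\kappa_t<t$ (or no $h$-bits), so by recursion all his moves in rounds $\le t$ are $\mathcal H_t$-measurable. In particular $\{T_j=t\}\in\mathcal H_t$, and the bits $w_{t,i}$ are $\mathcal H_t$-measurable. On $\{T_j=t\}$ the variables $X_1,\dots,X_{j-1}$ are determined by rounds before $t$. So $B\cap\{T_j=t\}\in\mathcal H_t$ for every $B\in\mathcal F_{j-1}$.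

The bits $u_{t,1},\dots,u_{t,b_j}$ are uniform, independent of each other, and independent of $\mathcal H_t$. On $\{T_j=t\}$, the event $X_j=1$ says that they equal the $\mathcal H_t$-measurable bits $w_{t,1},\dots,w_{t,b_j}$. So $\mathbf P(X_j=1\mid\mathcal H_t)=2^{-b_j}$ on $\{T_j=t\}$. Integrating over $B\cap\{T_j=t\}$ gives
$$\mathbf P(B,\ T_j=t,\ X_j=1)=2^{-b_j}\,\mathbf P(B,\ T_j=t).$$
Summing over $t$ gives $\mathbf P(B,\ T_j<\infty,\ X_j=1)=2^{-b_j}\mathbf P(B,\ T_j<\infty)$ for every $B\in\mathcal F_{j-1}$. Since $\{T_j<\infty\}\in\mathcal F_{j-1}$, this is the claim. $\blacksquare$

The event $\{T_j<n\le T_{j+1}\}$ says that the last knock before round $n$ is the $j$-th. By Lemma 7 it lies in $\mathcal F_{j-1}$ and is contained in $\{T_j<\infty\}$. So for every round $n$ and every $j\ge1$, using (1),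
$$\mathbf P(T_j<n\le T_{j+1},\ X_j=1)=2^{-b_j}\,\mathbf P(T_j<n\le T_{j+1})\le\frac1{j+1}\,\mathbf P(T_j<n\le T_{j+1}).\tag{4}$$

**Proposition 8.** In $\Gamma$, $\sup_\sigma\mathbf P_{\sigma,\tau}(W)=1$ for every strategy $\tau$ of II. Hence $\overline v=1$.

*Proof.* **Step 1: I's reply.** For $K,n\ge1$ let $\sigma_{K,n}$ choose all $u_{r,i}$ as independent uniform bits, stop in round $n$ if
$$H_n:=\sum_{r<n}h_r\ge K,$$
and otherwise never stop. This is a legitimate strategy, because at the first stage of round $n$ Player I knows $h_1,\dots,h_{n-1}$. Couple $(\sigma_{K,n},\tau)$ with $(\sigma_\infty,\tau)$ by using the same $u$ and $\eta$. The two plays coincide before round $n$, and they coincide forever if I does not stop. Let $H=\sum_rh_r$, computed in the $\sigma_\infty$-play.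

**Step 2: how I can lose.** There are two cases.

*She stops.* Then $H_n\ge K\ge1$, and she loses only if the last knock in rounds $<n$ is heard. Since at least $K$ knocks were heard before round $n$, there were at least $K$ knocks, so the last one has an index $j\ge K$. This event is contained in $\bigcup_{j\ge K}\{T_j<n\le T_{j+1},\ X_j=1\}$. The events $\{T_j<n\le T_{j+1}\}$ are disjoint for different $j$, so by (4) its probability is at most
$$\sum_{j\ge K}\frac1{j+1}\,\mathbf P(T_j<n\le T_{j+1})\le\frac1{K+1}.$$

*She does not stop.* Then $H_n<K$, and she loses only if infinitely many knocks are heard, that is, $H=\infty$.

**Step 3: let $n\to\infty$, then $K\to\infty$.** The two cases give, for all $K,n\ge1$,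
$$\sup_\sigma\mathbf P_{\sigma,\tau}(W)\ \ge\ \mathbf P_{\sigma_{K,n},\tau}(W)\ \ge\ 1-\frac1{K+1}-\mathbf P(H_n<K,\ H=\infty).$$
On $\{H=\infty\}$ we have $H_n\to\infty$, so for fixed $K$ the events $\{H_n<K,\ H=\infty\}$ decrease to $\emptyset$ as $n\to\infty$, and their probabilities tend to $0$. Letting $n\to\infty$ and then $K\to\infty$ gives $\sup_\sigma\mathbf P_{\sigma,\tau}(W)=1$. Since $\tau$ was arbitrary, $\overline v=1$. $\blacksquare$

Lemma 5, Proposition 6 and Proposition 8 together prove Theorem 2. So games with eventual monitoring of the outcome need not have a value.

## 7. Every pair $\underline v\le\overline v$ occurs

To prove Theorem 3 we put a fair public lottery in front of $\Gamma$. It sends the players to a sure win of I, to $\Gamma$, or to a sure win of II, with probabilities $\alpha$, $\beta-\alpha$, $1-\beta$. Again the lottery must be fair as soon as one player wants it to be.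

**The preliminary phase.** In its $i$-th round ($i=1,2,\dots$) I plays a move with bit $x_i$, then II plays a move with bit $y_i$ without being told I's move. Afterwards all moves of that round are told to both players. Put $z_i=x_i\oplus y_i$ (sum modulo $2$), and let $D_i$ be the dyadic interval
$$D_i=\Big[\sum_{l\le i}z_l2^{-l},\ \sum_{l\le i}z_l2^{-l}+2^{-i}\Big).$$
The phase ends at the first $i$ for which $D_i$ is contained in one of the intervals
$$J_1=[0,\alpha),\qquad J_2=[\alpha,\beta),\qquad J_3=[\beta,1),$$
some of which may be empty. If it ends in $J_1$, I wins. If it ends in $J_3$, II wins. In both of these cases later moves are irrelevant and everything is told to both players. If it ends in $J_2$, then $\Gamma$ is played, starting at the next stage, which is even. If the phase never ends, II wins.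

For example, with $\alpha=\frac12$ and $\beta=\frac34$: if $z_1=0$, then $D_1=[0,\frac12)=J_1$ and I wins. If $z_1=1$ and $z_2=0$, then $D_2=[\frac12,\frac34)=J_2$ and $\Gamma$ is played. If $z_1=z_2=1$, then $D_2=[\frac34,1)=J_3$ and II wins.

*Proof of Theorem 3.* **Step 1: the phase almost surely ends, if $(z_i)$ is uniform.** The intervals $J_1,J_2,J_3$ partition $[0,1)$ with cut points $\alpha,\beta$. If neither $\alpha$ nor $\beta$ is in the interior of $D_i$, then $D_i$ is contained in one of them. So if the phase never ends, each $D_i$ contains $\alpha$ or $\beta$ in its interior. The $D_i$ are nested, and so are their interiors, so either all of them contain $\alpha$ in their interior or all contain $\beta$ there. The dyadic intervals of a given length are disjoint, so for each of the two points at most one sequence $(z_i)$ does this. Hence the phase fails to end for at most two sequences $(z_i)$, an event of probability $0$ when the $z_i$ are independent and uniform.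

**Step 2: the hypotheses.** In the preliminary phase a player's view is the sequence of all moves of the completed preliminary rounds. (At II's stage in round $i$ this does not include I's move in that round.) After a preliminary history $g$ that leads to $\Gamma$, the view is $g$ together with the view in $\Gamma$. After an end in $J_1$ or $J_3$ it is the whole history. Later views determine earlier ones and the player's own moves, because this holds in $\Gamma$ and because all preliminary moves of completed rounds are remembered. So perfect recall holds.

For monitoring, let $p$ be a win for I and $q$ a win for II, and suppose that some player never distinguishes them. In $p$ the phase ends, since a play in which it never ends is a win for II. Let $i$ be the smaller of the rounds in which the phase ends in $p$ and in $q$. At that player's first stage after round $i$, her view determines the moves of the first $i$ rounds in both plays, so $p$ and $q$ agree there. Hence the phase ends in round $i$ in both plays, in the same interval. It is not $J_1$ or $J_3$, as $p$ and $q$ have different outcomes. So it is $J_2$, and the remaining parts of $p$ and $q$ are plays of $\Gamma$ with different outcomes, which this player never distinguishes. This contradicts Lemma 5.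

The win set is the union of an open set (the phase ends in $J_1$) and of countably many copies of $W$, one inside each cylinder given by a preliminary history leading to $\Gamma$. Each copy is $F_\sigma$, so the win set is $F_\sigma$.

**Step 3: either player can make the lottery fair.** Suppose I chooses independent uniform bits. Given the completed rounds, $y_i$ is chosen without knowledge of $x_i$, so $x_i$ is uniform and independent of $y_i$, and $z_i$ is uniform conditionally on the past. Suppose instead II chooses independent uniform bits. Then $y_i$ is uniform conditionally on the past and $x_i$, and again $z_i$ is uniform conditionally on the past. In both cases the $z_i$ are independent and uniform as long as the phase lasts; continue the sequence with further independent uniform bits after the phase ends. Then $Z=\sum_lz_l2^{-l}$ is uniformly distributed on $[0,1]$. Almost surely $Z$ is not a dyadic rational, so $Z\in D_i$ for all $i$, and the phase ends in $J_m$ exactly when $Z\in J_m$, up to probability $0$ by Step 1. So it ends in $J_1,J_2,J_3$ with probabilities $\alpha$, $\beta-\alpha$, $1-\beta$.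

**Step 4: the lower value.** By choosing uniform bits in the preliminary phase, I guarantees at least $\alpha$, so $\underline v\ge\alpha$. Conversely, let a strategy $\sigma$ of I and $\varepsilon>0$ be given. Let II use uniform bits in the preliminary phase. After each of the countably many preliminary histories $g$ leading to $\Gamma$, let him use a reply as in Proposition 6, with this $\varepsilon$, to the strategy that $\sigma$ induces in $\Gamma$ after $g$. This is possible because he knows $g$. Then I wins with probability at most $\alpha+(\beta-\alpha)\varepsilon$. So $\underline v=\alpha$.

**Step 5: the upper value.** By choosing uniform bits in the preliminary phase, II ensures that I wins with probability at most $\alpha+(\beta-\alpha)=\beta$, so $\overline v\le\beta$. Conversely, let a strategy $\tau$ of II and $\varepsilon>0$ be given. Let I use uniform bits in the preliminary phase and, after each preliminary history leading to $\Gamma$, a reply as in Proposition 8 that wins with probability at least $1-\varepsilon$ against the strategy that $\tau$ induces in $\Gamma$. She wins with probability at least $\alpha+(\beta-\alpha)(1-\varepsilon)$. So $\overline v=\beta$. $\blacksquare$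

## 8. Exchanging the players: $G_\delta$ win sets

Theorem 1 treats open and closed sets alike. The counterexample has a mirror image too: the maximal gap also occurs for a $G_\delta$ win set. Only the order of moves needs a small repair, since in $\Gamma$ the stopper moves first.

Let Player I open with one dummy move, which is told to both players from then on. After that the game $\Gamma$ is played with the roles exchanged: II takes the stopping role, at stages $1,3,\dots$, and I takes the knocking role, at stages $2,4,\dots$. Player I wins if and only if the play of $\Gamma$ is *not* in $W$, so the new win set is $G_\delta$. Each view consists of the dummy move and a view in $\Gamma$, so perfect recall is inherited. If a player never distinguishes two plays, then in particular she never distinguishes the corresponding plays of $\Gamma$. By Lemma 5 those have the same outcome, and so do the two plays of the new game. Thus the outcome is monitored.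

Let a strategy of I be given, and $\varepsilon>0$. After each dummy move it induces a strategy for the knocker, and by Proposition 8 II has a reply that puts the play in $W$ with probability at least $1-\varepsilon$. So I wins with probability at most $\varepsilon$, and the new lower value is $0$. Let now a strategy of II be given. After each dummy move it induces a strategy for the stopper, and by Proposition 6 I has a reply for which the play is in $W$ with probability at most $\varepsilon$. So I wins with probability at least $1-\varepsilon$, and the new upper value is $1$.

So with open or closed win sets there is always a value, while $F_\sigma$ sets and $G_\delta$ sets both fail with the maximal gap. Whether there is a counterexample whose win set is both $F_\sigma$ and $G_\delta$ (the class $\boldsymbol\Delta^0_2$) is not settled by these arguments.
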